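\title{A natural, weakly amenable uniform algebra that is not $C(\Omega)$}

\begin{abstract}
We construct a compact metrizable space $\Omega$ and a natural, regular uniform algebra $A\neq C(\Omega)$ on $\Omega$ such that every continuous derivation from $A$ into a symmetric Banach $A$-bimodule is zero. In particular, a natural, weakly amenable uniform algebra need not be $C(\Omega)$. The algebra is obtained from $R(X)$, for a Swiss cheese $X$, by adjoining multivalued holomorphic pairs with Wronskian $1$, small norm and monodromy in $\mathrm{SU}(2)$; these pairs come from a spherical metric on the plane with a lattice of cone points. We also prove that no such example exists among the algebras $R(X)$ themselves: $R(X)$ is weakly amenable only if $R(X)=C(X)$.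
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $\Omega$ be a compact Hausdorff space and $C(\Omega)$ the algebra of continuous complex functions on $\Omega$ with the supremum norm. A \emph{uniform algebra} on $\Omega$ is a closed subalgebra $A$ of $C(\Omega)$ that contains the constants and separates the points of $\Omega$. It is \emph{natural} if every character (nonzero multiplicative linear functional) of $A$ is evaluation at a point of $\Omega$.

Let $A$ be a Banach algebra and $E$ a Banach $A$-bimodule. A \emph{derivation} $D:A\to E$ is a linear map with $D(ab)=a\cdot D(b)+D(a)\cdot b$, and it is \emph{inner} if $D(a)=a\cdot x-x\cdot a$ for some $x\in E$. The group $\mathcal H^1(A,E)$ is the space of continuous derivations modulo the inner ones. The dual space $E'$ is a bimodule under $(a\cdot\lambda)(x)=\lambda(x\cdot a)$ and $(\lambda\cdot a)(x)=\lambda(a\cdot x)$; starting from $E=A$ one obtains $A'=A^{(1)}$ and the iterated duals $A^{(n+1)}=(A^{(n)})'$. The algebra $A$ is \emph{amenable} if $\mathcal H^1(A,E')=\{0\}$ for every $E$, and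 \emph{weakly amenable} if $\mathcal H^1(A,A')=\{0\}$.

Every $C^*$-algebra, and in particular every $C(\Omega)$, is weakly amenable. By a theorem of Scheinberg, a uniform algebra on $\Omega$ is amenable if and only if it equals $C(\Omega)$. This paper answers the corresponding question for the weaker property:
\begin{quote}
\emph{Is every natural, weakly amenable uniform algebra on a compact space $\Omega$ equal to $C(\Omega)$?}
\end{quote}
Naturality is a normalization here. The Gelfand transform carries a uniform algebra $A$ on $\Omega$ isometrically onto a natural uniform algebra on its character space, which contains $\Omega$; if the transformed algebra consists of all continuous functions, then $A=C(\Omega)$ by Tietze's theorem.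

A bimodule $E$ is \emph{symmetric} if $a\cdot x=x\cdot a$ for all $a$ and $x$. The dual of a symmetric module is symmetric, and a commutative algebra is a symmetric module over itself. Inner derivations into a symmetric module vanish. So a uniform algebra is weakly amenable exactly when it has no nonzero continuous derivation into $A'$, that is, no bounded bilinear form $(a,b)\mapsto (Da)(b)$ that behaves like $\int a'b\,d\nu$. For the disc algebra, $(Df)(h)=f'(0)h(0)$ is such a form, bounded by Cauchy's estimate. Weak amenability thus says that no trace of differentiation survives in $A$, even in an averaged sense, and it is tempting to guess that an algebra $A\ne C(\Omega)$ always retains such a trace. For algebras of rational functions in the plane the guess is correct (Theorem~\ref{thm:RX}), with the point mass at $0$ replaced by a bounded density. In general it is false.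

\begin{theorem}\label{thm:main}
For every $\varepsilon\in(0,\frac12]$ there are a compact metrizable space $\Omega$, a uniform algebra $A$ on $\Omega$, and $z\in A$ such that
\begin{enumerate}
\item[(i)] $\operatorname{dist}(\bar z,A)\ge 1-\varepsilon$; in particular $A\ne C(\Omega)$;
\item[(ii)] every continuous derivation from $A$ into a symmetric Banach $A$-bimodule is zero; in particular $\mathcal H^1(A,A')=\{0\}$, and likewise $\mathcal H^1(A,A^{(n)})=\{0\}$ for all $n\ge1$;
\item[(iii)] $A$ is natural on $\Omega$, and regular: for closed $F\subset\Omega$ and $\omega_0\in\Omega\setminus F$ there is $h\in A$ with $h|_F=0$ and $h(\omega_0)\neq0$.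
\end{enumerate}
Hence a natural, weakly amenable uniform algebra on $\Omega$ need not be $C(\Omega)$.
\end{theorem}

Symmetry cannot be dropped from (ii), even up to inner derivations: by Scheinberg's theorem the algebra $A$ is not amenable.

For compact $X\subset\mathbb C$ let $R(X)$ be the uniform closure on $X$ of the rational functions with poles off $X$.

\begin{theorem}\label{thm:RX}
For compact $X\subset\mathbb C$, the algebra $R(X)$ is weakly amenable if and only if $R(X)=C(X)$.
\end{theorem}

So the algebras of Theorem~\ref{thm:main} cannot be found among the $R(X)$. Theorem~\ref{thm:RX} is not used in the proof of Theorem~\ref{thm:main}; it is proved in Section~\ref{sec:RX}, which can be read on its own. Section~\ref{sec:idea} contains two estimates for derivations and shows the mechanism of the construction in model cases. Sections~\ref{sec:metric} and~\ref{sec:pairs} produce the multivalued pairs, Section~\ref{sec:cheese} the plane set $X$, and Section~\ref{sec:algebra} the algebra $A$ together with part (i). Parts (ii) and (iii) are proved in Sections~\ref{sec:der}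 and~\ref{sec:nat}.

\subsection*{Notation and standard facts}
We write $\|f\|_S$ for the supremum of $|f|$ on $S$, and $\|f\|$ when $S$ is the whole space; $B(a,r)$ for the open disc with center $a$ and radius $r$, and $\mathbb D=B(0,1)$; $m$ for area measure, $|E|=m(E)$; and $\Delta=4\partial\bar\partial$. The space $\mathbb C^2$ has its Euclidean norm and inner product, and $[a,b]$ is the matrix with columns $a,b\in\mathbb C^2$. For holomorphic $Y=(y_1,y_2)$ the \emph{Wronskian} is
\[
W(Y)=y_1y_2'-y_2y_1'=\det[Y,Y'] .
\]
We use three facts about $R(X)$.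
\begin{enumerate}
\item[(R1)] $R(X)$ is natural on $X$.
\item[(R2)] (Runge) A function holomorphic on a neighborhood of $X$ restricts to an element of $R(X)$.
\item[(R3)] If $f_1,\dots,f_n\in R(X)$ have no common zero on $X$, then $\sum_j f_jh_j=1$ for some $h_j\in R(X)$. Indeed, a proper ideal lies in the kernel of a character, which by (R1) is a point evaluation.
\end{enumerate}
The group $\mathrm{SU}(2)$ consists of the matrices $g$ with $g_{22}=\bar g_{11}$, $g_{12}=-\bar g_{21}$ and $|g_{11}|^2+|g_{21}|^2=1$. Thus the conjugate of an entry is again an entry, up to sign. For any $2\times 2$ matrix $g$ put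
\begin{equation}\label{eq:real}
\ell_1(g)=g_{11}+g_{22},\quad \ell_2(g)=i(g_{11}-g_{22}),\quad \ell_3(g)=g_{12}-g_{21},\quad \ell_4(g)=i(g_{12}+g_{21}).
\end{equation}
These four linear forms are real on $\mathrm{SU}(2)$, and they determine the entries: $2g_{11}=\ell_1-i\ell_2$, $2g_{22}=\ell_1+i\ell_2$, $2g_{12}=\ell_3-i\ell_4$, $2g_{21}=-\ell_3-i\ell_4$.

\section{The mechanism}\label{sec:idea}

\subsection{Two estimates for derivations}
Let $A$ be a uniform algebra on $\Omega$, $E$ a symmetric Banach $A$-bimodule, and $D:A\to E$ a continuous derivation. We write $ax$ for $a\cdot x$, and we first normalize $E$. Multiplying $D1=2(1\cdot D1)$ by $1$ gives $1\cdot D1=0$, so $D1=0$ and $Da=D(a1)=1\cdot Da$. Hence $D$ maps into the closed submodule $1\cdot E$, and we may assume that $1x=x$ on $E$. The norm $\|x\|_*=\sup\{\|ax\|:\|a\|\le1\}$ is then equivalent to the given one and satisfies $\|ax\|_*\le\|a\|\,\|x\|_*$. From now on every such $E$ is \emph{normalized}: $1x=x$ and $\|ax\|\le\|a\|\,\|x\|$.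

Symmetry gives $D(a^n)=na^{n-1}Da$ by induction. Therefore $D(p(a))=p'(a)Da$ for polynomials $p$; $D(\exp a)=\exp(a)Da$, by continuity of $D$; and $D(a^{-1})=-a^{-2}Da$ for invertible $a$, from $D(aa^{-1})=0$.

\begin{lemma}\label{lem:local}
Let $\Sigma\subset\Omega$, and let $u\in A$ vanish on $\Omega\setminus\Sigma$. For all $f,b\in A$,
\begin{enumerate}
\item[(a)] $\|u^2Df\|\le 2\|D\|\,\|u\|^2\,\|f\|_\Sigma$;
\item[(b)] $\|u^3Db\|\le 2e^2\|D\|\,\|u\|^3\,\|\operatorname{Im}b\|_\Sigma$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The product rule gives $u^2Df=u\,D(uf)-(uf)\,Du$. Each term has norm at most $\|D\|\,\|u\|\,\|uf\|$, and $\|uf\|\le\|u\|\,\|f\|_\Sigma$ because $u=0$ off $\Sigma$.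

(b) Let $\eta>\|\operatorname{Im}b\|_\Sigma$ and $s>0$. From $D(\exp(isb))=is\exp(isb)Db$ we get
\[
u^3Db=\frac1{is}\,\bigl(u\exp(-isb)\bigr)\cdot u^2D(\exp(isb)).
\]
On $\Sigma$ both $|\exp(isb)|$ and $|\exp(-isb)|$ are at most $e^{s\eta}$. By (a), the right side has norm at most $s^{-1}\|u\|e^{s\eta}\cdot2\|D\|\,\|u\|^2e^{s\eta}$. Take $s=1/\eta$ and let $\eta$ decrease to $\|\operatorname{Im}b\|_\Sigma$.
\end{proof}

Part (a) says that, after multiplication by $u^2$, a derivation sees only the values of $f$ on $\Sigma$. Part (b) with $u=1$ says that $Db=0$ for every real-valued $b\in A$. This already proves that $C(\Omega)$ is weakly amenable, since it is spanned by real functions. The construction exploits (b) as follows: we add to the plane a large number of ``real'' directions, which no derivation sees, and use them to write $Dz$ in terms of functions of small norm.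

\subsection{A model without monodromy}
\begin{example}\label{ex:trivial}
Let $X_0=\overline{B(0,R)}$, $\Omega_0=X_0\times\mathrm{SU}(2)$, and let $A_0\subset C(\Omega_0)$ be the uniform algebra generated by $z$ and the entries of the coordinate $g\in\mathrm{SU}(2)$. Let $Y$ be holomorphic on a larger disc with $W(Y)=1$, and put $w=gY(z)$, $\dot w=gY'(z)$. The components of $w$ and $\dot w$ lie in $A_0$. Three things happen.

\emph{Averaging.} The map $Th(z)=\int h(z,g)\,dg$ (normalized Haar measure) is a contraction of $C(\Omega_0)$ onto $C(X_0)$ that fixes $\bar z$ and sends $z^np(g)$ to a multiple of $z^n$. So $T(A_0)\subset R(X_0)$, and $\bar z\notin A_0$.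

\emph{Chain rule.} The functions $\ell_j(g)\in A_0$ are real, so $Dg_{ij}=0$. For the Taylor polynomials $Y_n$ of $Y$ we get $D(gY_n)=gY_n'Dz$ componentwise, and in the limit $Dw=\dot w\,Dz$.

\emph{Wronskian identity.} Since $\det[w,\dot w]=\det g\cdot W(Y)=1$,
\[
Dz=(w_1\dot w_2-w_2\dot w_1)Dz=w_1Dw_2-w_2Dw_1,\qquad \|Dz\|\le 2\|D\|\sup_{X_0}|Y|^2 .
\]
The functions $\dot w_j$, which may be large, have disappeared from the estimate.
\end{example}

If pairs with $W(Y)=1$ and arbitrarily small $|Y|$ were available, we would conclude $Dz=0$. On a disc they are not: with $M^2=\sup_{X_0}|Y|^2$, Cauchy's estimate gives $1=|W(Y)(0)|\le 2M^2/R$, so the bound $2M^2\|D\|$ is never better than the trivial bound $R\|D\|$. But all three steps survive if $Y$ is replaced by $hY$ with a constant $h\in\mathrm{SU}(2)$. This suggests allowing $Y$ to be defined only locally, up to such an $h$.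

\subsection{Cone points}
For holomorphic $F$ let $F^{\#}=|F'|/(1+|F|^2)$ be the spherical derivative: the factor by which $F$ stretches lengths from the Euclidean metric to the metric $|d\zeta|/(1+|\zeta|^2)$. If $W(Y)=1$ and $F=y_2/y_1$, then $F'=y_1^{-2}$ and $F^{\#}=|Y|^{-2}$ where $y_1\ne0$. So we look for a metric $e^v|dz|$ that is locally of the form $F^{\#}|dz|$, with $e^v=|Y|^{-2}$ large. Where $F'\neq0$ we have $\Delta\log F^{\#}=-\Delta\log(1+|F|^2)=-4(F^{\#})^2$, so $\Delta v=-4e^{2v}$. A doubly periodic $v$ would become large under rescaling, but the equation has no periodic solution on the whole plane, because the integral of $\Delta v$ over a period cell is $0$. Singularities are needed.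

\begin{example}\label{ex:cone}
Let $\beta>0$ and $F=z^{1+\beta}$ on $\mathbb C\setminus\{0\}$, with any local branch. Then
\[
Y=(1+\beta)^{-1/2}\bigl(z^{-\beta/2},\,z^{1+\beta/2}\bigr),\qquad W(Y)=\frac{(1+\beta/2)+\beta/2}{1+\beta}=1 .
\]
Continuation around $0$ multiplies $Y$ by $\operatorname{diag}(e^{-i\pi\beta},e^{i\pi\beta})\in\mathrm{SU}(2)$, and
\[
e^{v}=|Y|^{-2}=\frac{(1+\beta)|z|^{\beta}}{1+|z|^{2+2\beta}}
\]
is single-valued and vanishes like $|z|^\beta$ at $0$. The metric $e^v|dz|$ has a cone point of total angle $2\pi(1+\beta)$.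
\end{example}

Suppose $v$ is periodic with such a cone point in each unit cell. Rescaling the lattice to mesh $\delta$ multiplies $e^v$ by $\delta^{-1}$. The cone points must be removed from the unit disc; there are about $\delta^{-2}$ of them, and $\bar z$ stays far from $R(X)$ if the removed discs have total radius at most $\varepsilon$. So each hole has radius about $\varepsilon\delta^2$, and on its boundary the factor lost is about $(\varepsilon\delta)^\beta$. The net lower bound for $e^v$ is of order $\varepsilon^\beta\delta^{\beta-1}$. It tends to infinity when $\beta<1$. For $\beta=1$, the branch point of a single-valued $F$, this count gives no gain. We shall use $\beta=\frac13$.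

There is a price. The coordinate $g$ of Example~\ref{ex:trivial} now exists only over small discs, so the chain rule must be proved locally, through Lemma~\ref{lem:local}. This requires functions $u\in R(X)$ that vanish off a small disc, and McKissick's lemma provides them at the cost of further holes.

\section{A spherical metric with a lattice of cone points}\label{sec:metric}

Let $\Lambda=\frac{1+i}2+\mathbb Z[i]$.

\begin{proposition}\label{prop:metric}
There are $c_0>0$ and a $\mathbb Z[i]$-periodic function $v:\mathbb C\setminus\Lambda\to\mathbb R$ such that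
\begin{enumerate}
\item[(a)] each point of $\mathbb C\setminus\Lambda$ has a neighborhood on which $e^v=F^{\#}$ for some holomorphic $F$ with zero-free derivative;
\item[(b)] $e^{v(z)}\ge c_0\operatorname{dist}(z,\Lambda)^{1/3}$ on $\mathbb C\setminus\Lambda$.
\end{enumerate}
\end{proposition}

The metric is obtained by replacing each square of the grid with vertex set $\Lambda$, conformally, by a spherical square with angles $2\pi/3$. Four such angles meet at each vertex, and $4\cdot\frac{2\pi}3=2\pi(1+\frac13)$.

We use the stereographic coordinate $\zeta$ on the unit sphere, with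
\[
p=(p_1,p_2,p_3)=\frac{(2\operatorname{Re}\zeta,\ 2\operatorname{Im}\zeta,\ 1-|\zeta|^2)}{1+|\zeta|^2}.
\]
It is conformal, and the metric of the sphere is $2|d\zeta|/(1+|\zeta|^2)$. Rotations of the sphere are therefore M\"obius maps preserving $|d\zeta|/(1+|\zeta|^2)$; the reflection in a great circle $\Gamma$ preserves this metric too and is the inversion in $\Gamma$; and great circles through $\zeta=0$ are lines. We also recall Carath\'eodory's theorem (a conformal map between Jordan domains extends to a homeomorphism of the closures) and the Schwarz reflection principle (if $f$ is holomorphic on one side of an open segment $I$, continuous up to $I$, and maps $I$ into a circle or line $\Gamma$, then $\varrho\circ f\circ j$ continues $f$ holomorphically across $I$ near each point of $I$, where $j$ is the reflection in $I$ and $\varrho$ the inversion in $\Gamma$).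

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.15]
\fill[gray!25] (-0.5,-0.5) rectangle (0.5,0.5);
\foreach \t in {-1.5,-0.5,0.5,1.5}{\draw[gray] (\t,-1.8)--(\t,1.8); \draw[gray] (-1.8,\t)--(1.8,\t);}
\foreach \a in {-1.5,-0.5,0.5,1.5}{\foreach \b in {-1.5,-0.5,0.5,1.5}{\fill (\a,\b) circle (1.4pt);}}
\node at (0,0) {$S$};
\node[above right] at (0.5,0.5) {$c$};
\draw[->] (2.2,0)--(3.4,0) node[midway,above] {$f$};
\begin{scope}[xshift=5.2cm,scale=3.2]
\filldraw[fill=gray!25] (0.366,-0.366) arc (-15:15:1.4142) arc (75:105:1.4142) arc (165:195:1.4142) arc (255:285:1.4142) -- cycle;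
\node at (0,0) {$Q$};
\end{scope}
\end{tikzpicture}
\caption{Left: the lattice $\Lambda$ (dots) and the unit square $S$. Right: the spherical square $Q$, the central projection of a face of a cube, in the stereographic coordinate; its sides are arcs of great circles meeting at angles $2\pi/3$. The spherical metric pulled back by the conformal map $f:S\to Q$ is repeated in every square of the grid.}
\label{fig:square}
\end{figure}

\begin{proof}
\emph{The conformal map.} Let $S=\{|\operatorname{Re}z|\le\frac12,\ |\operatorname{Im}z|\le\frac12\}$ and $Q=\{p:\max(|p_1|,|p_2|)\le p_3\}$ (Figure~\ref{fig:square}). On $Q$ we have $p_3>0$, and in the coordinates $(p_1/p_3,p_2/p_3)$ the set $Q$ is a square. So $Q$ is a closed Jordan domain in $\{|\zeta|<1\}$ bounded by four arcs of great circles; the side $p_1=p_3$, for instance, lies on the circle $|\zeta+1|=\sqrt2$. The sides $p_1=p_3$ and $p_2=p_3$ have inward unit normals $(-1,0,1)/\sqrt2$ and $(0,-1,1)/\sqrt2$, with inner product $\frac12$, so the interior angle $\theta$ between them has $\cos\theta=-\frac12$. All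 four angles equal $2\pi/3$, because $Q$ is invariant under $\zeta\mapsto i\zeta$; it is also invariant under $\zeta\mapsto\bar\zeta$.

Let $f$ be the conformal map of the interior of $S$ onto the interior of $Q$ with $f(0)=0$ and $f'(0)>0$, extended to a homeomorphism $S\to Q$. The maps $-if(iz)$ and $\overline{f(\bar z)}$ have the same normalization, so $f(iz)=if(z)$ and $f(\bar z)=\overline{f(z)}$. Then $f(i\bar z)=i\overline{f(z)}$, so $f$ maps the fixed set of $z\mapsto i\bar z$, the diagonal $\operatorname{Re}z=\operatorname{Im}z$, into the diagonal $p_1=p_2$ of $Q$. The two boundary points of $S$ on the diagonal go to boundary points of $Q$ on the diagonal, which are vertices. By the rotation symmetry all vertices go to vertices, and hence sides go onto sides.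

\emph{Crossing an edge.} Let $I$ be an open edge of $S$, $j$ the reflection in it, and $\varrho$ the reflection of the sphere in the great circle $\Gamma\supset f(I)$. The continuation $f_I=\varrho\circ f\circ j$ of $f$ across $I$ is injective near each point of $I$, because $f$ is injective on $S$ and the two sides of $I$ go to opposite sides of $\Gamma$. So $f_I'\neq0$ near $I$. Since $j$ and $\varrho$ are isometries, $f_I^{\#}(z)=f_I^{\#}(j(z))$. It follows that $f^{\#}$ extends to a positive continuous function $\sigma$ on $S$ minus its vertices.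

\emph{Definition of $v$, and (a).} The symmetries of $f$ give $\sigma(\bar z)=\sigma(z)$ and $\sigma(-\bar z)=\sigma(z)$. So $\sigma$ takes equal values at opposite points of opposite edges, and $\log\sigma$ has a unique $\mathbb Z[i]$-periodic extension $v$ to $\mathbb C\setminus\Lambda$. It inherits $v(\bar z)=v(z)=v(-\bar z)$, and with periodicity it is invariant under the reflections in the four lines containing the edges of $S$; for example $v(1-\bar z)=v(-\bar z)=v(z)$. By periodicity it suffices to prove (a) at points of $S\setminus\Lambda$. At interior points take $F=f$. Near a point of an edge $I$ take $F=f_I$: on the side of $S$ we have $e^v=\sigma=f_I^{\#}$, and on the other side $e^{v(z)}=e^{v(j(z))}=f_I^{\#}(j(z))=f_I^{\#}(z)$. In particular $v$ is smooth.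

\emph{Behavior at $c=\frac{1+i}2$.} Compose $f$ with a rotation of the sphere to get $F$ with $F^{\#}=f^{\#}$ and $F(c)=0$ that maps a neighborhood of $c$ in $S$ homeomorphically onto a neighborhood of $0$ in the sector $\{0\le\arg\zeta\le 2\pi/3\}$, edges to edges. We open up both corners. The map $t=(z-c)^2$ takes the quadrant of $S$ at $c$, where $\pi\le\arg(z-c)\le 3\pi/2$, to the closed upper half-plane, and $\zeta\mapsto\zeta^{3/2}$ does the same for the sector. As a function of $t$, $K=F^{3/2}$ is continuous and injective on a closed upper half-disc, holomorphic inside, real on the diameter, with positive imaginary part elsewhere, and $K(0)=0$. Reflection extends $K$ to an injective holomorphic function near $t=0$, so $K=t\,h(t)$ with $h(0)=K'(0)\neq0$. Since $F=K^{2/3}$ and $|K|=|z-c|^2|h|$,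
\[
\Bigl|\frac{dF}{dz}\Bigr|=\tfrac23|K|^{-1/3}|K'(t)|\cdot2|z-c|=\tfrac43\,|z-c|^{1/3}\,|h(t)|^{-1/3}|K'(t)| .
\]
Also $1\le 1+|F|^2\le2$ near $c$. Hence $v-\frac13\log|z-c|$ is bounded near $c$ in $S$, and by the reflections in the two lines through $c$ it is bounded in a punctured disc about $c$.

\emph{Proof of (b).} The function $v-\frac13\log\operatorname{dist}(\cdot,\Lambda)$ is periodic, continuous on $\mathbb C\setminus\Lambda$, and bounded in punctured discs of a fixed radius about the points of $\Lambda$. The rest of $S$ is compact. So the function is bounded below.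
\end{proof}

\section{Admissible pairs}\label{sec:pairs}

For $k\ge1$ let $\delta_k=4^{-k}$, $\Lambda_k=\delta_k\Lambda$ and $v_k(z)=v(z/\delta_k)-\log\delta_k$. Replacing $F$ by $F(\cdot/\delta_k)$ shows that $v_k$ has property (a) of Proposition~\ref{prop:metric} on $\mathbb C\setminus\Lambda_k$, and (b) becomes
\begin{equation}\label{eq:vk}
e^{v_k(z)}\ge c_0\,4^{k}\bigl(\operatorname{dist}(z,\Lambda_k)/\delta_k\bigr)^{1/3}.
\end{equation}
A holomorphic map $Y:B\to\mathbb C^2$ on an open disc $B\subset\mathbb C\setminus\Lambda_k$ is \emph{$k$-admissible} if $|Y|^2=e^{-v_k}$ and $W(Y)=1$. The next lemma shows that the function $v_k$ determines these pairs up to $\mathrm{SU}(2)$, and that a germ is determined by its value at one point. For $w\in\mathbb C^2\setminus\{0\}$ put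
\[
U(w)=\frac1{|w|}\begin{pmatrix}w_1&-\bar w_2\\ w_2&\bar w_1\end{pmatrix}.
\]
This is the unique element of $\mathrm{SU}(2)$ with first column $w/|w|$, and it depends continuously on $w$.

\begin{lemma}\label{lem:pairs}
\begin{enumerate}
\item[(a)] If $w,w^0\in\mathbb C^2$ and $|w|=|w^0|\neq0$, then $g=U(w)U(w^0)^{-1}$ is the unique $g\in\mathrm{SU}(2)$ with $gw^0=w$.
\item[(b)] Every point of $\mathbb C\setminus\Lambda_k$ is the center of a disc that carries a $k$-admissible pair.
\item[(c)] If $Y$ is $k$-admissible on $B$, then the $k$-admissible pairs on $B$ are exactly the pairs $gY$ with $g\in\mathrm{SU}(2)$ constant.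
\item[(d)] For $z\in\mathbb C\setminus\Lambda_k$ and $w\in\mathbb C^2$ with $|w|^2=e^{-v_k(z)}$ there is exactly one germ at $z$ of a $k$-admissible pair $Y$ with $Y(z)=w$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For $g\in\mathrm{SU}(2)$ the matrix $gU(w^0)\in \mathrm{SU}(2)$ has first column $gw^0/|w^0|$. So $gw^0=w$ if and only if $gU(w^0)=U(w)$.

(b) On a small disc $e^{v_k}=F^{\#}$ with $F'$ zero-free. Choose a branch of $(F')^{-1/2}$ and put $Y=(F')^{-1/2}(1,F)$. Then $|Y|^2=(1+|F|^2)/|F'|=e^{-v_k}$ and $W(Y)=y_1^2(y_2/y_1)'=1$.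

(c) We have $|gY|=|Y|$ and $W(gY)=\det g\cdot W(Y)$, so $gY$ is admissible. Conversely, let $\tilde Y$ be $k$-admissible on $B$, with center $z_0$. The function $H(z,\zeta)=\langle Y(z),Y(\zeta)\rangle-\langle\tilde Y(z),\tilde Y(\zeta)\rangle$ has an expansion $\sum c_{ab}(z-z_0)^a\overline{(\zeta-z_0)}^{\,b}$ on $B\times B$, and $H(z,z)=0$. Applying $\partial^a\bar\partial^b$ to $H(z,z)$ at $z_0$ gives $c_{ab}=0$, so $H=0$. The set $Y(B)$ spans $\mathbb C^2$, for otherwise $Y$ and $Y'$ would take values in one line and $W(Y)$ would vanish. Since $H=0$, the rule $\sum_i a_iY(z_i)\mapsto\sum_i a_i\tilde Y(z_i)$ preserves norms, so it is a well-defined unitary map $g$ with $\tilde Y=gY$. Finally $\det g=W(\tilde Y)/W(Y)=1$.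

(d) Fix $Y^0$ as in (b) near $z$. By (c) the admissible germs at $z$ are the $gY^0$, and by (a) exactly one of them has the value $w$ at $z$.
\end{proof}

A \emph{$k$-chart} is a pair $(B,Y)$ of an open disc $B$ and a map $Y$ that is $k$-admissible on a larger open disc $B^+\supset\overline B$. The Taylor polynomials $Y_n$ of $Y$ about the center of $B^+$ then satisfy $Y_n\to Y$ and $Y_n'\to Y'$ uniformly on $\overline B$. By (b), every sufficiently small disc about a point of $\mathbb C\setminus\bigcup_{k\le N}\Lambda_k$ is the disc of a $k$-chart for all $k\le N$.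

\section{The Swiss cheese}\label{sec:cheese}

The set $X$ has to meet three demands: it avoids the cone points by a controlled distance, $R(X)$ contains functions vanishing off small discs, and the total radius of the holes is small. The second demand is met by the following lemma.

\begin{lemma}[McKissick]\label{lem:mck}
Let $B$ be an open disc and $\eta>0$. There are open discs $H_1,H_2,\dots$ with total radius at most $\eta$, and rational functions with poles in $\bigcup_i H_i$ that converge uniformly on $\mathbb C\setminus\bigcup_i H_i$ to a function that is $0$ off $B$ and nowhere $0$ on $B\setminus\bigcup_i H_i$.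
\end{lemma}

The building block is $1/(1-(z/R)^n)$. For large $n$ it is close to $1$ inside the circle $|z|=R$ and close to $0$ outside. The point is that it obeys a bound \emph{independent of $n$} once discs of fixed total radius about its poles are removed, so $n$ can be chosen last.

\begin{proof}
After an affine change of variable, which rescales $\eta$, we may take $B=\mathbb D$ and $\eta<1$. For $j\ge1$ let
\[
R_j=1-2^{-j},\quad S_j=\tfrac12(R_j+R_{j+1}),\quad \eta_j=\eta2^{-j},\quad P_j=\prod_{i\le j}\frac4{\eta_i},\quad \gamma_j=\frac{2^{-j-2}}{P_{j+1}},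
\]
and $S_0=\frac14$, $P_0=1$. Then $S_{j-1}<R_j<S_j<1$, the $P_j$ increase, and $\gamma_j<\frac12$. Choose $n_j$ with $(S_{j-1}/R_j)^{n_j}\le\gamma_j$ and $(R_j/S_j)^{n_j}\le\gamma_j$. Let $\varphi_j(z)=(1-(z/R_j)^{n_j})^{-1}$ and $f_N=\varphi_1\cdots\varphi_N$, $f_0=1$. Remove the open discs of radius $d_j=\eta_j/n_j$ about the $n_j$ poles of $\varphi_j$, for all $j$. The total radius is $\sum_j\eta_j=\eta$. Let $L$ be the complement of these discs.

\emph{Bounds for $\varphi_j$.} We claim $|\varphi_j|\le4/\eta_j$ on $L$. Let $z\in L$, $\xi=z/R_j$, $n=n_j$. Then $|\xi-\omega|\ge d_j/R_j\ge d_j$ for every $n$-th root of unity $\omega$. Suppose $|\xi^n-1|<\eta_j/4$. As $|\log(1+t)|\le2|t|$ for $|t|\le\frac12$, we have $\xi^n=e^s$ with $|s|\le2|\xi^n-1|<1$. Then $\omega=\xi e^{-s/n}$ is an $n$-th root of unity, and $|e^t-1|\le2|t|$ for $|t|\le1$ gives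
\[
|\xi-\omega|=|e^{s/n}-1|\le 2|s|/n\le4|\xi^n-1|/n<\eta_j/n=d_j,
\]
a contradiction. Consequently $|f_N|\le P_N$ on $L$. Next, with $t=(z/R_j)^{n_j}$: if $|z|\le S_{j-1}$, then $|t|\le\gamma_j$ and $|\varphi_j-1|=|t|/|1-t|\le2\gamma_j$; if $|z|\ge S_j$, then $|t|\ge1/\gamma_j$ and $|\varphi_j|\le(|t|-1)^{-1}\le2\gamma_j$.

\emph{Convergence.} Let $N\ge2$ and $z\in L$, and write $f_N-f_{N-1}=f_{N-1}(\varphi_N-1)$. If $|z|\le S_{N-1}$, the second factor is small: $|f_N-f_{N-1}|\le2P_{N-1}\gamma_N\le2^{-N-1}$. If $|z|\ge S_{N-1}$, the factor $\varphi_{N-1}$ is small: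
\[
|f_N-f_{N-1}|\le P_{N-2}\cdot2\gamma_{N-1}\cdot(1+4/\eta_N)\le4\gamma_{N-1}P_N=2^{1-N}.
\]
So $f_N$ converges uniformly on $L$. For $z\in L$ with $|z|\ge1$ we have $|f_N|\le2P_{N-1}\gamma_N\to0$. For $z\in L$ with $|z|<1$ we have $|z|\le S_{j-1}$ for large $j$, so $\sum_j|\varphi_j(z)-1|<\infty$; no factor vanishes, and the infinite product is nonzero.
\end{proof}

Fix $\varepsilon\in(0,\frac12]$. Let $B_1,B_2,\dots$ enumerate the open discs with rational center and radius. Apply Lemma~\ref{lem:mck} to $B_l$ with $\eta=\varepsilon2^{-l-1}$, and call the limit function $u_l$. The discs obtained for all $l$ have total radius at most $\varepsilon/2$. Put $\rho_k=\varepsilon2^{-k}\delta_k^2/72$. There are at most $36\,\delta_k^{-2}$ points $a\in\Lambda_k$ with $|a|\le2$, because the discs $B(a,\delta_k/2)$ are disjoint and lie in $B(0,3)$. So the discs $B(a,\rho_k)$ with $k\ge1$, $a\in\Lambda_k$, $|a|\le2$ have total radius at most $\sum_k\varepsilon2^{-k-1}=\varepsilon/2$. Let $H_1,H_2,\dots$ be all discs of both kinds, with radii $r_j$, so that $\sum_jr_j\le\varepsilon$,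 and let
\[
X=\overline{\mathbb D}\setminus\bigcup_jH_j .
\]
This compact set is not empty, since $|X|\ge\pi-\pi\sum_j r_j^2\ge\pi(1-\varepsilon^2)$. The holes may overlap and may cross the unit circle.

\begin{proposition}\label{prop:X}
\begin{enumerate}
\item[(X1)] $\|\bar z-r\|_X\ge1-\varepsilon$ for all $r\in R(X)$.
\item[(X2)] For every $x\in X$ and every open disc $B\ni x$ there is $u\in R(X)$ with $u(x)\neq0$ and $u=0$ on $X\setminus B$.
\item[(X3)] $X\cap\Lambda_k=\emptyset$ for all $k$, and $\sup_Xe^{-v_k}\to0$ as $k\to\infty$.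
\end{enumerate}
\end{proposition}

\begin{proof}
(X1) It suffices to treat a rational $r$ with poles off $X$. Let $X_n=\overline{\mathbb D}\setminus\bigcup_{j\le n}H_j$, with $n$ so large that the poles of $r$ in $\overline{\mathbb D}$ lie in $H_1\cup\dots\cup H_n$; then $r$ is holomorphic near $X_n$. To apply Green's formula we put the circles in general position. Given a small $\eta>0$, choose radii $r_j'\in(r_j,r_j+\eta)$ successively for $j=1,\dots,n$, so that the new circle is not equal or tangent to $\partial\mathbb D$ or to an earlier circle, and misses the intersection points of any two of these. Each step excludes finitely many radii. Let $X_n'\subset X_n$ be $\overline{\mathbb D}$ minus the enlarged discs, and let $s=\sum_{j\le n}r_j'$; then $s<1$ for small $\eta$. The set $X_n'$ is a compact region with piecewise smooth boundary of length at most $2\pi(1+s)$, and $|X_n'|\ge\pi(1-s^2)$. Green's formula $\int_{\partial X_n'}h\,dz=2i\int_{X_n'}\bar\partial h\,dm$ with $h=\bar z-r$, $\bar\partial h=1$, gives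
\[
2\pi(1-s^2)\le 2|X_n'|=\Bigl|\int_{\partial X_n'}(\bar z-r)\,dz\Bigr|\le2\pi(1+s)\,\|\bar z-r\|_{X_n}.
\]
So $\|\bar z-r\|_{X_n}\ge1-s$, and $\eta\to0$ gives $\|\bar z-r\|_{X_n}\ge1-\varepsilon$. Pick $z_n\in X_n$ with $|\bar z_n-r(z_n)|\ge1-\varepsilon$. A limit point of $(z_n)$ lies in $\bigcap_nX_n=X$ and satisfies the same inequality.

(X2) Take $l$ with $x\in B_l\subset B$ and $u=u_l|_X$. It is a uniform limit on $X$ of rational functions with poles off $X$.

(X3) Let $z\in X$ and $a\in\Lambda_k$. If $|a|\le2$ then $|z-a|\ge\rho_k$, and if $|a|>2$ then $|z-a|>1>\rho_k$. Since $\rho_k/\delta_k=\varepsilon8^{-k}/72$, inequality \eqref{eq:vk} gives $e^{v_k(z)}\ge c_0\,4^k(\varepsilon/72)^{1/3}2^{-k}=c_0(\varepsilon/72)^{1/3}\,2^k$.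
\end{proof}

\section{The algebra and the averaging operator}\label{sec:algebra}

We cannot choose $k$-admissible pairs consistently on $X$, so we take the space of all admissible germs. By Lemma~\ref{lem:pairs}(d) a germ is the same as a point and a value, and this gives the space concrete coordinates. One level $k$ yields only the bound $\|Dz\|\le2\|D\|\sup_Xe^{-v_k}$, so all levels are adjoined at once. Let
\[
\Omega=\Bigl\{\bigl(z,(w^{(k)})_{k\ge1}\bigr):\ z\in X,\ w^{(k)}\in\mathbb C^2,\ |w^{(k)}|^2=e^{-v_k(z)}\ \text{for all }k\Bigr\}.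
\]
Since each $v_k$ is continuous on $X$, this is a closed subset of a countable product of compact metric spaces, so it is compact and metrizable; rescaling the $w^{(k)}$ to unit vectors identifies it with $X\times\prod_kS^3$. We regard $z$ and $w^{(k)}$ as functions on $\Omega$, and $C(X)$ as the subalgebra of $C(\Omega)$ of functions of $z$; this embedding is isometric. For $V\subset \mathbb C$ let $\Omega_V=\{\omega\in\Omega:z(\omega)\in V\}$, and $\Omega_x=\Omega_{\{x\}}$.

Define $\dot w^{(k)}:\Omega\to\mathbb C^2$ by $\dot w^{(k)}=\tilde Y'(z)$, where $\tilde Y$ is the $k$-admissible germ at $z$ with $\tilde Y(z)=w^{(k)}$. Let $(B,Y)$ be a $k$-chart. On $\Omega_B$ put $g_k=U(w^{(k)})U(Y(z))^{-1}$, a continuous map into $\mathrm{SU}(2)$, which we call the \emph{frame} of the chart. At a point $\omega\in\Omega_B$ the pair $g_k(\omega)Y$, with the constant matrix $g_k(\omega)$, is admissible and has the value $w^{(k)}(\omega)$ at $z(\omega)$, so it is the germ $\tilde Y$. Hence on $\Omega_B$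
\begin{equation}\label{eq:frame}
w^{(k)}=g_kY(z),\qquad \dot w^{(k)}=g_kY'(z),\qquad g_k=[w^{(k)},\dot w^{(k)}]\,[Y(z),Y'(z)]^{-1}.
\end{equation}
Over a chart, then, we are in the situation of Example~\ref{ex:trivial}. In particular $\dot w^{(k)}$ is continuous on $\Omega$, and taking determinants in \eqref{eq:frame},
\begin{equation}\label{eq:wronski}
w_1^{(k)}\dot w_2^{(k)}-w_2^{(k)}\dot w_1^{(k)}=1\quad\text{on }\Omega .
\end{equation}

Let $A$ be the closed subalgebra of $C(\Omega)$ generated by $R(X)$ and the components of $w^{(k)}$ and $\dot w^{(k)}$, $k\ge1$. It contains the constants, and $z$ and the $w^{(k)}$ separate points, so $A$ is a uniform algebra on $\Omega$. The generators $\dot w^{(k)}$ are included because the last formula in \eqref{eq:frame} then recovers the frame from elements of $A$.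

\begin{lemma}\label{lem:frame}
Let $(B,Y)$ be a $k$-chart with frame $g_k$. There are $2\times2$ matrices $g_{k,n}$ with entries in $A$ such that $g_{k,n}\to g_k$ uniformly on $\Omega_B$.
\end{lemma}

\begin{proof}
The matrix $[Y,Y']^{-1}$ is holomorphic on $B^+$, since $\det[Y,Y']=1$. Let $M_n$ be its Taylor polynomials, which converge uniformly on $\overline B$, and put $g_{k,n}=[w^{(k)},\dot w^{(k)}]M_n(z)$. As $w^{(k)}$ and $\dot w^{(k)}$ are bounded, \eqref{eq:frame} gives the claim.
\end{proof}

\begin{remark}
For admissible $Y$, differentiating $|Y|^2=e^{-v_k}$ gives $y_1'\bar y_1+y_2'\bar y_2=-e^{-v_k}\partial v_k$. Together with $W(Y)=1$ this linear system for $Y'$ has the unique solution $Y'=-(\partial v_k)Y+e^{v_k}(-\bar y_2,\bar y_1)$. So $\dot w^{(k)}=-\partial v_k(z)\,w^{(k)}+e^{v_k(z)}(-\bar w^{(k)}_2,\bar w^{(k)}_1)$ on $\Omega$: the generators involve the conjugates of the fiber coordinates, but only with these particular coefficients. The formula is not used below.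
\end{remark}

\begin{proposition}\label{prop:avg}
There is a linear map $T:C(\Omega)\to C(X)$ with $\|Th\|\le\|h\|$, $Th=h$ for $h\in C(X)$, and $T(A)\subset R(X)$. Consequently $\operatorname{dist}(\bar z,A)\ge1-\varepsilon$.
\end{proposition}

\begin{proof}
The compact group $G=\prod_k\mathrm{SU}(2)$ acts continuously on $\Omega$ by $(a_k)\cdot(z,(w^{(k)}))=(z,(a_kw^{(k)}))$, transitively on each fiber $\Omega_x$ by Lemma~\ref{lem:pairs}(a). If $\tilde Y$ is the admissible germ with value $w^{(k)}$, then $a_k\tilde Y$ is the one with value $a_kw^{(k)}$; so $\dot w^{(k)}(a\cdot\omega)=a_k\dot w^{(k)}(\omega)$. Let $Th(\omega)=\int_Gh(a\cdot\omega)\,da$ with normalized Haar measure. This function is continuous and constant on fibers. It is therefore a function of $z$, and a continuous one, because $z:\Omega\to X$ is a continuous surjection of compact Hausdorff spaces and hence a quotient map. The map $T$ is linear and contractive, and $T(rh)=r\,Th$ for $r\in C(X)$; in particular $Tr=r$.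

The products $rp$, with $r\in R(X)$ and $p$ a monomial in the components of finitely many $w^{(k)},\dot w^{(k)}$, span a dense subspace of $A$. So it suffices to show $Tp\in R(X)$. Let $p$ involve only $k\le N$, and let $O=\mathbb C\setminus\bigcup_{k\le N}\Lambda_k$, an open neighborhood of $X$ by (X3). On a disc in $O$ that carries $k$-admissible pairs $Y_k$, $k\le N$, put
\[
q(z)=\int_G p\bigl((a_kY_k(z),\,a_kY_k'(z))_{k\le N}\bigr)\,da .
\]
Expanding the integrand shows that $q$ is a polynomial with constant coefficients in the components of $Y_k(z),Y_k'(z)$, hence holomorphic. Near a given point two choices of $Y_k$ differ by constant matrices in $\mathrm{SU}(2)$ (Lemma~\ref{lem:pairs}(c)), which right invariance of Haar measure absorbs. So $q$ is a well-defined holomorphic function on $O$. For $\omega\in\Omega$, \eqref{eq:frame} and right invariance, applied to the matrices $g_k(\omega)$, give $Tp(\omega)=q(z(\omega))$. By (R2), $q|_X\in R(X)$.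

For $h\in A$, (X1) now gives $\|\bar z-h\|_\Omega\ge\|T(\bar z-h)\|_X=\|\bar z-Th\|_X\ge1-\varepsilon$.
\end{proof}

\begin{example}
Let $p=w_1^{(k)}\dot w_2^{(k)}$. For $a\in\mathrm{SU}(2)$ with first column $(\alpha,\gamma)$,
\[
(aY)_1(aY')_2=(\alpha y_1-\bar\gamma y_2)(\gamma y_1'+\bar\alpha y_2')=\alpha\gamma\,y_1y_1'+|\alpha|^2y_1y_2'-|\gamma|^2y_2y_1'-\bar\alpha\bar\gamma\,y_2y_2' .
\]
The vector $(\alpha,\gamma)$ is uniformly distributed on $S^3$, so $\alpha\gamma$ has mean $0$, while $|\alpha|^2$ and $|\gamma|^2$ have mean $\frac12$. Thus $Tp=\frac12W(Y)=\frac12$: the multivalued factors average to a single-valued holomorphic function.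
\end{example}

\section{All derivations vanish}\label{sec:der}

Let $D:A\to E$ be a continuous derivation into a symmetric module, normalized as in Section~\ref{sec:idea}. For vectors and matrices over $A$, $D$ acts entrywise. The difficulty in the chain rule is that the frame $g_k$ is neither defined on all of $\Omega$ nor an element of $A$. We only have approximants in $A$ that are good on $\Omega_B$, and Lemma~\ref{lem:local} converts this into information about $D$ at the cost of powers of $u$.

\begin{lemma}\label{lem:chain}
For every $k$ we have $Dw^{(k)}=\dot w^{(k)}Dz$. If $Dz=0$, then $D\dot w^{(k)}=0$.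
\end{lemma}

\begin{proof}
Fix $k$ and omit it from the notation. Let $x\in X$, let $(B,Y)$ be a $k$-chart with $x\in B$ and frame $g$, and let $u$ be as in (X2), so that $u=0$ on $\Omega\setminus\Omega_B$. Let $g_n$ be as in Lemma~\ref{lem:frame}, and let $Y_n\in A^2$ be the Taylor polynomials of $Y$, evaluated at $z$.

\emph{The frame is invisible to $D$.} The forms $\ell_j$ of \eqref{eq:real} are real on $\mathrm{SU}(2)$, so $\|\operatorname{Im}\ell_j(g_n)\|_{\Omega_B}\to0$. By Lemma~\ref{lem:local}(b), $u^3D(\ell_j(g_n))\to0$ for $j=1,\dots,4$, and hence $u^3Dg_n\to0$ entrywise.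

\emph{The formula for $Dw$.} By \eqref{eq:frame}, $w-g_nY_n\to w-gY=0$ uniformly on $\Omega_B$, so $u^4D(w-g_nY_n)\to0$ by Lemma~\ref{lem:local}(a). The product rule and $DY_n=Y_n'Dz$ give
\[
u^4D(g_nY_n)=(u^3Dg_n)(uY_n)+(u\,g_nY_n')\,u^3Dz .
\]
The vectors $uY_n$ are bounded in $A^2$, because $u=0$ off $\Omega_B$ and $Y_n$ converges uniformly on $\overline B$; so the first term tends to $0$. In the second, $u\,g_nY_n'\to u\,\dot w$ uniformly on $\Omega_B$, and both sides vanish off $\Omega_B$. Therefore $u^4(Dw-\dot w\,Dz)=0$.

\emph{The formula for $D\dot w$.} Suppose $Dz=0$. By \eqref{eq:frame}, $\dot w-g_nY_n'\to0$ uniformly on $\Omega_B$, so $u^4D\dot w=\lim_n u^4D(g_nY_n')$. Now $DY_n'=Y_n''Dz=0$, so $u^4D(g_nY_n')=(u^3Dg_n)(uY_n')\to0$, the vectors $uY_n'$ being bounded in $A^2$. Therefore $u^4D\dot w=0$.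

\emph{Removing $u$.} The open sets $\{u\neq0\}$ obtained for all $x\in X$ cover $X$, so finitely many such functions $u_{(1)},\dots,u_{(J)}$ have no common zero. By (R3), $\sum_jh_ju_{(j)}^4=1$ with $h_j\in R(X)$. Multiplying the local identities by $h_j$ and adding gives both statements.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}(ii)]
By \eqref{eq:wronski} and Lemma~\ref{lem:chain}, for every $k$,
\[
Dz=\bigl(w_1^{(k)}\dot w_2^{(k)}-w_2^{(k)}\dot w_1^{(k)}\bigr)Dz=w_1^{(k)}Dw_2^{(k)}-w_2^{(k)}Dw_1^{(k)},
\]
so $\|Dz\|\le2\|D\|\,\|w_1^{(k)}\|\,\|w_2^{(k)}\|\le2\|D\|\sup_Xe^{-v_k}$. By (X3), $Dz=0$. Then $D$ vanishes on polynomials in $z$ and on the inverses of those without zeros on $X$, hence on rational functions with poles off $X$, and by continuity on $R(X)$. Lemma~\ref{lem:chain} gives $Dw^{(k)}=D\dot w^{(k)}=0$ for all $k$. The kernel of a continuous derivation is a closed subalgebra, so $D=0$. The modules $A^{(n)}$ are symmetric, as noted in Section~\ref{sec:intro}.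
\end{proof}

\section{Naturality and regularity}\label{sec:nat}

Both properties follow from one principle: (X2) localizes in the variable $z$, and in the fiber variables $A$ is as rich as the algebra of all continuous functions.

\begin{proof}[Proof that $A$ is natural]
Let $\chi$ be a character of $A$; it has norm $1$ and $\chi(1)=1$. By (R1) its restriction to $R(X)$ is evaluation at some $x\in X$. Let $B\ni x$ be an open disc and $u$ as in (X2). For $f\in A$ and $n\ge1$,
\[
|u(x)|\,|\chi(f)|^n=|\chi(uf^n)|\le\|uf^n\|\le\|u\|\,\|f\|^n_{\Omega_B}.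
\]
Taking $n$-th roots and letting $n\to\infty$ gives $|\chi(f)|\le\|f\|_{\Omega_B}$, since $u(x)\ne0$. Apply this to $B=B(x,1/j)$ and choose $\omega_j\in\Omega_B$ with $|f(\omega_j)|\ge|\chi(f)|-1/j$; a limit point of $(\omega_j)$ lies in $\Omega_x$. So $|\chi(f)|\le\|f\|_{\Omega_x}$, and $\chi$ induces a character of the closure $A_x$ of $A|_{\Omega_x}$ in $C(\Omega_x)$.

For each $k$ fix a $k$-chart $(B,Y)$ at $x$. On $\Omega_x$ the matrix $[Y(x),Y'(x)]^{-1}$ is constant, so by \eqref{eq:frame} the entries of $g_k|_{\Omega_x}$ lie in $A|_{\Omega_x}$. The algebra generated by $1$ and these entries, for all $k$, is closed under conjugation, and it separates the points of $\Omega_x$ because $w^{(k)}=g_kY(x)$. By the Stone--Weierstrass theorem $A_x=C(\Omega_x)$, whose characters are point evaluations. Hence $\chi$ is evaluation at a point of $\Omega_x$.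
\end{proof}

\begin{proof}[Proof that $A$ is regular]
Let $F\subset\Omega$ be closed, $\omega_0\notin F$, $x_0=z(\omega_0)$. By the definition of the product topology there are $N$ and an open set $V\subset\mathbb C\times(\mathbb C^2)^N$ containing $(x_0,w^{(1)}(\omega_0),\dots,w^{(N)}(\omega_0))$ such that $(z,w^{(1)},\dots,w^{(N)})(\omega)\notin V$ for all $\omega\in F$. Take $k$-charts $(B,Y_k)$, $k\le N$, with a common disc $B$ centered at $x_0$ and frames $g_k$; put $\mathbf g=(g_1,\dots,g_N):\Omega_B\to\mathrm{SU}(2)^N$. The map $(\zeta,a_1,\dots,a_N)\mapsto(\zeta,a_1Y_1(\zeta),\dots,a_NY_N(\zeta))$ is continuous and sends $(x_0,\mathbf g(\omega_0))$ into $V$. So, after shrinking $B$, there is an open neighborhood $V'$ of $\mathbf g(\omega_0)$ such that $B\times V'$ is mapped into $V$. By \eqref{eq:frame}, $\mathbf g(\omega)\notin V'$ for $\omega\in F\cap\Omega_B$.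

Choose $\psi\in C(\mathrm{SU}(2)^N)$ with $\psi(\mathbf g(\omega_0))=1$ and $\psi=0$ off $V'$. The polynomials in the matrix entries form a conjugation-closed algebra that separates the points of $\mathrm{SU}(2)^N$, so they approximate $\psi$ uniformly. By Lemma~\ref{lem:frame}, each polynomial in the entries of $\mathbf g$ is a uniform limit on $\Omega_B$ of elements of $A$. Hence there are $f_n\in A$ with $f_n\to\psi\circ\mathbf g$ uniformly on $\Omega_B$. Let $u$ be as in (X2) for $x_0$ and $B$. Then $uf_n$ converges uniformly on $\Omega$ to the function $h$ that equals $u\cdot(\psi\circ\mathbf g)$ on $\Omega_B$ and $0$ elsewhere. So $h\in A$, $h=0$ on $F$, and $h(\omega_0)=u(x_0)\ne0$.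
\end{proof}

With Proposition~\ref{prop:avg} and Section~\ref{sec:der}, this completes the proof of Theorem~\ref{thm:main}.

\section{The algebras $R(X)$}\label{sec:RX}

We prove Theorem~\ref{thm:RX}. If $R(X)=C(X)$, the algebra is weakly amenable. So let $R(X)\neq C(X)$. We look for a bounded weight $\varphi\ge0$, not zero almost everywhere, with $\int|r'|\varphi\,dm\le C\|r\|_X$ for all rational $r$ with poles off $X$; the form $(r,s)\mapsto\int r's\varphi\,dm$ is then the required derivation. An annihilating measure expresses $r'$ through a singular integral, which gives only a weak-type bound: $|r'|\lesssim\|r\|_X$ off a small exceptional set that depends on $r$. To find one weight for all $r$ we need the bound for convex combinations of the functions $|r'|$. Weak-type bounds are not known to pass to convex combinations by the triangle inequality, so we prove the singular integral estimate for vector-valued data.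

\subsection{The Cauchy transform}
By the Hahn--Banach and Riesz theorems there is a complex measure $\mu\neq0$ on $X$ with $\int r\,d\mu=0$ for all $r\in R(X)$. By Fubini's theorem $z\mapsto\int|\zeta-z|^{-1}d|\mu|(\zeta)$ is locally integrable. Call $z$ \emph{good} if this integral is finite; almost every $z$ is good, and $|\mu|(\{z\})=0$ for good $z$. Let $\hat\mu(z)=\int(\zeta-z)^{-1}d\mu(\zeta)$ for good $z$. It vanishes off $X$, because then $(\zeta-z)^{-1}\in R(X)$. Since $\bar\partial(1/z)=\pi\delta_0$, we have $\bar\partial\hat\mu=-\pi\mu\neq0$ as distributions, so $\hat\mu$ is not zero almost everywhere. Fix $\tau>0$ such that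
\[
K=\{z\in X:\ z\text{ good},\ |\hat\mu(z)|\ge\tau\}\quad\text{has area }|K|>0 .
\]

\subsection{Truncated kernels}
Let $\vartheta:[0,\infty)\to[0,1]$ be smooth and nonincreasing, with $\vartheta=1$ on $[0,1]$ and $\vartheta=0$ on $[2,\infty)$, and let $R>\operatorname{diam}X$. For $\delta>0$ put $c_\delta(\zeta)=1-\vartheta(|\zeta|/\delta)$, $\psi_\delta(\rho)=(1-\vartheta(\rho/\delta))\vartheta(\rho/R)$, and
\[
k_\delta(\zeta)=\psi_\delta(|\zeta|)/\zeta^2\in C_c^\infty(\mathbb C),\qquad \mathcal B_\delta\nu(z)=\int k_\delta(\zeta-z)\,d\nu(\zeta)=(k_\delta*\nu)(z);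
\]
the last equality holds because $k_\delta$ is even. For $z,\zeta\in X$ we have $k_\delta(\zeta-z)=c_\delta(\zeta-z)/(\zeta-z)^2$.

\begin{lemma}\label{lem:kernel}
There are constants $\kappa_1,\kappa_2$, independent of $\delta$, such that
\begin{enumerate}
\item[(a)] $\|k_\delta*g\|_2\le\kappa_1\|g\|_2$ for $g\in L^2(\mathbb C)$;
\item[(b)] $\int_{|\zeta|\ge2|\eta|}|k_\delta(\zeta-\eta)-k_\delta(\zeta)|\,dm(\zeta)\le\kappa_2$ for all $\eta\in\mathbb C$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) By Plancherel's theorem it suffices to bound the Fourier transform $\mathcal Fk_\delta(\xi)=\int k_\delta(\zeta)e^{-i\xi\cdot\zeta}dm(\zeta)$. For $\xi=|\xi|e^{i\alpha}$, polar coordinates give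
\[
\mathcal Fk_\delta(\xi)=e^{-2i\alpha}\int_0^\infty\psi_\delta(\rho)\Bigl(\int_0^{2\pi}e^{-2i\theta}e^{-i\rho|\xi|\cos\theta}\,d\theta\Bigr)\frac{d\rho}\rho .
\]
The inner integral equals $-2\pi J_2(\rho|\xi|)$, where $J_2$ is the Bessel function of order $2$, and $|J_2(t)|\le\mathrm{const}\cdot\min(t^2,t^{-1/2})$. As $0\le\psi_\delta\le1$, we may take $\kappa_1=2\pi\int_0^\infty|J_2(t)|\,dt/t<\infty$.

(b) Since $\vartheta'$ is supported in $[1,2]$, we have $t|\vartheta'(t)|\le2\|\vartheta'\|$, so $\rho|\psi_\delta'(\rho)|\le4\|\vartheta'\|$ and $|\nabla k_\delta(\zeta)|\le C'|\zeta|^{-3}$ with $C'$ independent of $\delta$. If $|\zeta|\ge2|\eta|$, all points of the segment from $\zeta$ to $\zeta-\eta$ have modulus at least $|\zeta|/2$, so the integrand is at most $8C'|\eta||\zeta|^{-3}$. Finally $\int_{|\zeta|\ge2|\eta|}|\eta||\zeta|^{-3}dm=\pi$ for $\eta\ne0$.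
\end{proof}

\begin{lemma}\label{lem:weak}
Let $C=16\kappa_1^2+2\pi+4\kappa_2$. For all $\delta,\lambda>0$, all $N\ge1$ and all bounded Borel functions $h_1,\dots,h_N$ on $X$,
\[
\Bigl|\Bigl\{\Bigl(\sum_i|\mathcal B_\delta(h_i\mu)|^2\Bigr)^{1/2}>\lambda\Bigr\}\Bigr|\le\frac C\lambda\int\Bigl(\sum_i|h_i|^2\Bigr)^{1/2}d|\mu| .
\]
\end{lemma}

\begin{proof}
Write $k=k_\delta$, and let $|\cdot|$ be the Euclidean norm on $\mathbb C^N$.

\emph{Functions.} Let $f\in L^1(\mathbb C;\mathbb C^N)$. Let $Q_j$ be the maximal dyadic squares on which the mean of $|f|$ exceeds $\lambda$, with centers $z_j$ and side lengths $d_j$ (the Calder\'on--Zygmund decomposition). They are disjoint up to null sets; $\lambda<|Q_j|^{-1}\int_{Q_j}|f|\le4\lambda$, because the mean over the parent square is at most $\lambda$; $\sum_j|Q_j|\le\|f\|_1/\lambda$; and $|f|\le\lambda$ almost everywhere off $\bigcup_jQ_j$, by Lebesgue's differentiation theorem. Let $f_j$ be the mean of $f$ over $Q_j$, let $g=f_j$ on $Q_j$ and $g=f$ elsewhere, and let $b_j=(f-f_j)1_{Q_j}$. Then $f=g+\sum_jb_j$ in $L^1$,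 so $k*f=k*g+\sum_jk*b_j$ pointwise, $k$ being bounded.

We have $|g|\le4\lambda$ almost everywhere and $\|g\|_1\le\|f\|_1$, so $\|g\|_2^2\le4\lambda\|f\|_1$. Lemma~\ref{lem:kernel}(a), applied to each coordinate and summed, gives $\|k*g\|_2\le\kappa_1\|g\|_2$; this is where the Euclidean norm makes the constant independent of $N$. By Chebyshev's inequality, $|\{|k*g|>\lambda/2\}|\le16\kappa_1^2\|f\|_1/\lambda$.

The discs $B_j^*=B(z_j,\sqrt2d_j)$ have total area $2\pi\sum_j|Q_j|\le2\pi\|f\|_1/\lambda$. For $z\notin B_j^*$ and $\zeta\in Q_j$ we have $|z-z_j|\ge2|\zeta-z_j|$. Since $\int b_j=0$,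
\[
k*b_j(z)=\int_{Q_j}\bigl[k\bigl((z-z_j)-(\zeta-z_j)\bigr)-k(z-z_j)\bigr]b_j(\zeta)\,dm(\zeta),
\]
and Lemma~\ref{lem:kernel}(b) with Fubini's theorem gives $\int_{\mathbb C\setminus B_j^*}|k*b_j|\,dm\le\kappa_2\|b_j\|_1\le2\kappa_2\int_{Q_j}|f|$. Summing over $j$, the set of $z\notin\bigcup_jB_j^*$ with $|\sum_jk*b_j(z)|>\lambda/2$ has area at most $4\kappa_2\|f\|_1/\lambda$. Altogether $|\{|k*f|>\lambda\}|\le C\|f\|_1/\lambda$.

\emph{Measures.} Let $\nu=(h_i\mu)_i$ and $V=\int|h|\,d|\mu|$, where $h=(h_i)_i$. Let $\phi_t(z)=t^{-2}\phi(z/t)$ with $0\le\phi\in C_c^\infty(\mathbb C)$, $\int\phi\,dm=1$, and $f_t=\nu*\phi_t$. Then $|f_t(z)|\le\int\phi_t(z-\zeta)|h(\zeta)|\,d|\mu|(\zeta)$, so $\|f_t\|_1\le V$. Also $k*f_t=(k*\nu)*\phi_t\to k*\nu$ uniformly as $t\to0$, since $k*\nu$ is uniformly continuous. Hence $1_{\{|k*\nu|>\lambda\}}\le\liminf_n1_{\{|k*f_{1/n}|>\lambda\}}$, and Fatou's lemma finishes the proof.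
\end{proof}

\subsection{A weak-type bound for derivatives}
Let $\Gamma$ be the set of functions $\gamma=\sum_ia_i|r_i'|$ on $K$ (finite sums), where $a_i\ge0$, $\sum_ia_i=1$, and the $r_i$ are rational with poles off $X$ and $\|r_i\|_X\le1$. It is a convex set of bounded nonnegative functions.

\begin{lemma}\label{lem:deriv}
With $C_2=4C\|\mu\|/\tau$ we have $|\{z\in K:\gamma(z)>\lambda\}|\le C_2/\lambda$ for all $\gamma\in\Gamma$ and $\lambda>0$.
\end{lemma}

\begin{proof}
Let $r$ be rational with poles off $X$, and let $z\in X$ be good. The function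
\[
s_z(\zeta)=\frac{r(\zeta)-r(z)-r'(z)(\zeta-z)}{(\zeta-z)^2}
\]
is rational in $\zeta$ with poles off $X$, because the numerator vanishes to second order at $z$. So $\int s_z\,d\mu=0$. As $\delta\to0$, $c_\delta(\zeta-z)\to1$ boundedly for $\zeta\ne z$, and dominated convergence gives $\int c_\delta(\zeta-z)s_z(\zeta)\,d\mu(\zeta)\to0$ and $\int c_\delta(\zeta-z)(\zeta-z)^{-1}d\mu(\zeta)\to\hat\mu(z)$. The first integral equals $\mathcal B_\delta(r\mu)(z)-r(z)\mathcal B_\delta\mu(z)$ minus $r'(z)$ times the second. Hence
\begin{equation}\label{eq:limit}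
r'(z)\hat\mu(z)=\lim_{\delta\to0}\bigl(\mathcal B_\delta(r\mu)(z)-r(z)\mathcal B_\delta\mu(z)\bigr).
\end{equation}
Let $\gamma=\sum_ia_i|r_i'|\in\Gamma$. By the Cauchy--Schwarz inequality $\gamma\le(\sum_ia_i|r_i'|^2)^{1/2}$. Multiply \eqref{eq:limit} for $r_i$ by $\sqrt{a_i}$, take Euclidean norms, and use $\sum_ia_i|r_i|^2\le1$ on $X$: at every point of $K$,
\[
\tau\gamma\le\gamma\,|\hat\mu|\le\liminf_{n\to\infty}(\Xi_n+\Theta_n),\qquad \Xi_n=\Bigl(\sum_i|\mathcal B_{1/n}(\sqrt{a_i}\,r_i\mu)|^2\Bigr)^{1/2},\quad \Theta_n=|\mathcal B_{1/n}\mu| .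
\]
If $\gamma(z)>\lambda$, then for all large $n$ one of $\Xi_n(z),\Theta_n(z)$ exceeds $\tau\lambda/2$. By Lemma~\ref{lem:weak} each of the sets $\{\Xi_n>\tau\lambda/2\}$ and $\{\Theta_n>\tau\lambda/2\}$ has area at most $2C\|\mu\|/(\tau\lambda)$. Fatou's lemma, applied to the indicator functions of their unions, gives the claim.
\end{proof}

\subsection{One weight for all $r$}
Let $\Phi=\{\varphi\in L^\infty(K):0\le\varphi\le1,\ \int_K\varphi\,dm\ge|K|/2\}$, a convex, weak* compact subset of $L^\infty(K)=L^1(K)'$. Let $\lambda_0=2C_2/|K|$ and $L=\lambda_0|K|$. For $\gamma\in\Gamma$, Lemma~\ref{lem:deriv} gives $|\{\gamma>\lambda_0\}|\le|K|/2$, so the indicator function of $\{\gamma\le\lambda_0\}$ lies in $\Phi$. Thus the weak* closed set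
\[
\Phi_\gamma=\Bigl\{\varphi\in\Phi:\int_K\gamma\varphi\,dm\le L\Bigr\}
\]
is nonempty for every $\gamma\in\Gamma$. We claim that $\bigcap_{\gamma\in\Gamma}\Phi_\gamma\neq\emptyset$. This is a case of Sion's minimax theorem, and here is the direct argument. By compactness it suffices to show that $\Phi_{\gamma_1}\cap\dots\cap\Phi_{\gamma_n}\ne\emptyset$ for any $\gamma_1,\dots,\gamma_n\in\Gamma$. Otherwise the compact convex set $P=\{(\int_K\gamma_i\varphi\,dm)_{i\le n}:\varphi\in\Phi\}\subset\mathbb R^n$ is disjoint from the closed convex set $N=\{y:y_i\le L\text{ for all }i\}$, and there is $a\in\mathbb R^n\setminus\{0\}$ with $a\cdot x>\sup_{y\in N}a\cdot y$ for all $x\in P$. The supremum is finite only if all $a_i\ge0$. Normalize $\sum_ia_i=1$, so that the supremum is $L$. Then $\gamma=\sum_ia_i\gamma_i$ lies in $\Gamma$, by convexity, and $\Phi_\gamma=\emptyset$, a contradiction.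

\begin{proof}[End of the proof of Theorem~\ref{thm:RX}]
Fix $\varphi\in\bigcap_\gamma\Phi_\gamma$. By homogeneity $\int_K|r'|\varphi\,dm\le L\|r\|_X$ for every rational $r$ with poles off $X$. For such $r$ and $s\in R(X)$ put
\[
(Dr)(s)=\int_Kr's\,\varphi\,dm .
\]
Then $|(Dr)(s)|\le L\|r\|_X\|s\|_X$, so $D$ extends to a bounded linear map $R(X)\to R(X)'$. For rational $r_1,r_2$ the product rule gives $D(r_1r_2)(s)=(Dr_2)(sr_1)+(Dr_1)(r_2s)$, that is, $D(r_1r_2)=r_1\cdot Dr_2+Dr_1\cdot r_2$, and this identity passes to $R(X)$ by continuity. Finally $(Dz)(1)=\int_K\varphi\,dm\ge|K|/2>0$, so $D\neq0$. Inner derivations into the symmetric module $R(X)'$ are zero, so $R(X)$ is not weakly amenable.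
\end{proof}
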